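\title{A separable Banach space with nonseparable dual whose norm has Fr\'echet differentiability points on every subspace}

\begin{abstract}
Suppose that the norm of a separable Banach space $X$, restricted to any nonzero closed subspace, is Fr\'echet differentiable at some point. Must $X^*$ be separable? We show that the answer is no. The example is a space of functions on the dyadic tree, normed by a James-type $\ell_{3/2}$-sum, over intervals of levels, of the James tree norm. Its dual is nonseparable, and on every nonzero closed subspace its norm is Fr\'echet differentiable on a dense $G_\delta$ set. We also show that the answer becomes yes when the hypothesis is imposed on every equivalent norm.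
\end{abstract}

\section{The question and the results}\label{sec:intro}

All spaces are real, $B_Y$ is the closed unit ball of $Y$, and a \emph{subspace} is a closed linear subspace different from $\{0\}$. A function $\varphi\colon Y\to\mathbb R$ on a Banach space is \emph{Fr\'echet differentiable} at $y$ if there is $f\in Y^*$ with $\varphi(y+h)=\varphi(y)+f(h)+o(\|h\|)$ as $h\to0$; the error has to be small uniformly over all directions. In that case
\begin{equation}\label{eq:sym}
\varphi(y+h)+\varphi(y-h)-2\varphi(y)=o(\|h\|),
\end{equation}
so a norm on a nonzero space is never differentiable at $0$.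

A separable dual produces many points of differentiability. By Asplund's theorem \cite{Asplund}, every continuous convex function on a Banach space with separable dual is Fr\'echet differentiable on a dense $G_\delta$ set. If $X^*$ is separable and $Y$ is a subspace of $X$, then $Y^*$ is separable, because restriction maps $X^*$ onto $Y^*$ by the Hahn--Banach theorem. Hence every equivalent norm on $X$, restricted to $Y$, has points of Fr\'echet differentiability. We ask for a converse that involves the given norm only.

\begin{quote}
\emph{Let $X$ be a separable Banach space. Assume that for every subspace $Y$ of $X$ the restriction of the norm to $Y$ is Fr\'echet differentiable at some point of $Y$. Must $X^*$ be separable?}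
\end{quote}

Two examples suggest the answer yes. The space $\ell_1$ has the nonseparable dual $\ell_\infty$, and its norm is nowhere Fr\'echet differentiable: for $x\in\ell_1$ and $t>0$,
\[
\|x+te_n\|+\|x-te_n\|-2\|x\|=|x_n+t|+|x_n-t|-2|x_n|\longrightarrow 2t\qquad(n\to\infty),
\]
which is incompatible with \eqref{eq:sym}. On $\mathbb R\times\ell_1$ the norm $\max(|r|,\|x\|)$ equals $r$ near $(1,0)$, so a differentiability point in the whole space says nothing about the dual; but the subspace $\{0\}\times\ell_1$ exposes the defect. One may hope that a nonseparable dual is always exposed by some subspace. It is not.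

\begin{theorem}\label{thm:main}
There is a separable real Banach space $(X,N)$ with $X^*$ nonseparable such that, for every closed subspace $Y\ne\{0\}$ of $X$, the set of points at which $N|_Y$ is Fr\'echet differentiable contains a dense $G_\delta$ subset of $Y$.
\end{theorem}

The second result is not needed for the answer. It shows what is right about the guess.

\begin{theorem}\label{thm:renorm}
Let $(X,\|\cdot\|)$ be a separable Banach space with $X^*$ nonseparable. For every $\varepsilon\in(0,1)$ there is an equivalent norm $|\cdot|$ on $X$ with $(1-\varepsilon)\|\cdot\|\le|\cdot|\le\|\cdot\|$ that has no point of Fr\'echet differentiability. Consequently, for separable $X$, the dual $X^*$ is separable if and only if every equivalent norm on $X$ has a point of Fr\'echet differentiability on every subspace. Here ``every equivalent norm'' cannot be replaced by ``some equivalent norm''.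
\end{theorem}

In particular the property of $N$ in Theorem~\ref{thm:main} is destroyed by arbitrarily small renormings, so its proof has to use the exact form of $N$.

Section~\ref{sec:slices} reduces Theorem~\ref{thm:main} to finding, densely in each subspace, points at which the norm is nearly flat along a subspace of finite codimension. Section~\ref{sec:space} defines the James tree norm $p$ and the larger norm $N$. Section~\ref{sec:flat} contains the main idea: adding to a vector a perturbation on which $p$ is small compared with $N$ makes $N$ nearly flat in all directions that live deep in the tree. Section~\ref{sec:small} finds such perturbations in every infinite-dimensional subspace, and Section~\ref{sec:proof} assembles the proof. Theorem~\ref{thm:renorm} is proved in Section~\ref{sec:renorm}, which uses only Lemma~\ref{lem:slices}.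

\section{Slices of the dual ball and flat points}\label{sec:slices}

Let $(Y,\|\cdot\|)$ be a nonzero Banach space. A functional $f\in B_{Y^*}$ \emph{norms} $y$ if $f(y)=\|y\|$; such $f$ exists by the Hahn--Banach theorem. The functionals that almost norm $y$ form the slices
\[
\operatorname{Sl}(y,\tau)=\{f\in B_{Y^*}: f(y)>\|y\|-\tau\},\qquad \tau>0,
\]
which are nonempty and shrink as $\tau$ decreases. For $\varepsilon>0$ let $G_\varepsilon$ be the set of $y\in Y$ such that $\operatorname{diam}\operatorname{Sl}(y,\tau)<\varepsilon$ for some $\tau>0$, the diameter being taken in the norm of $Y^*$.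

\begin{lemma}\label{lem:slices}
\begin{enumerate}
\item[(a)] If $\|y'-y\|<\tau/4$, then $\operatorname{Sl}(y',\tau/2)\subset\operatorname{Sl}(y,\tau)$. Hence each $G_\varepsilon$ is open.
\item[(b)] The norm is Fr\'echet differentiable at $y$ if and only if $y\in G_\varepsilon$ for every $\varepsilon>0$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) For $f\in\operatorname{Sl}(y',\tau/2)$ we have $f(y)>f(y')-\frac\tau4>\|y'\|-\frac{3\tau}4>\|y\|-\tau$.

(b) Let $y\in G_\varepsilon$ for every $\varepsilon$. Let $f$ norm $y$ and let $g_h$ norm $y+h$. From $f(y+h)\le\|y+h\|=g_h(y)+g_h(h)$ and $g_h(y)\le\|y\|$ we get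
\[
0\le\|y+h\|-\|y\|-f(h)\le(g_h-f)(h)\le\|g_h-f\|\,\|h\|.
\]
Also $g_h(y)=\|y+h\|-g_h(h)\ge\|y\|-2\|h\|$, so $f$ and $g_h$ both lie in $\operatorname{Sl}(y,\tau)$ once $2\|h\|<\tau$. Thus $\|g_h-f\|\to0$ as $h\to0$, and $f$ is the derivative.

Conversely, let $f_0$ be the derivative at $y$. Given $\eta>0$, choose $t>0$ with $\|y+h\|\le\|y\|+f_0(h)+\eta\|h\|$ for $\|h\|\le t$. If $f\in\operatorname{Sl}(y,\eta t)$ and $\|h\|=t$, then
\[
(f-f_0)(h)=f(y+h)-f(y)-f_0(h)\le\|y+h\|-f_0(h)-f(y)\le\|y\|+\eta t-f(y)<2\eta t .
\]
So $\|f-f_0\|\le2\eta$ and $\operatorname{diam}\operatorname{Sl}(y,\eta t)\le4\eta$.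
\end{proof}

By Baire's theorem it is therefore enough to make every $G_\varepsilon$ dense. Finitely many directions are never an obstacle, because a convex function on a finite-dimensional space is differentiable almost everywhere, hence on a dense set. The next definition isolates what is needed in the remaining directions.

\begin{definition}\label{def:flat}
Let $\kappa>0$. A point $y\in Y\setminus\{0\}$ is \emph{$\kappa$-flat} if there are a closed linear subspace $V\subset Y$ of finite codimension (possibly $V=\{0\}$) and $t>0$ such that $\|y+w\|\le\|y\|+\kappa t$ for all $w\in V$ with $\|w\|\le t$.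
\end{definition}

Only one scale $t$ is required. If $y$ is $\kappa$-flat at scale $t$ and $\lambda>0$, then $\lambda y$ is $\kappa$-flat at scale $\lambda t$. If $\dim Y<\infty$, every nonzero point is $\kappa$-flat, with $V=\{0\}$. In $\ell_{3/2}$, if $\|y\|=1$, $y$ is supported on $\{1,\dots,n\}$ and $w$ is supported beyond $n$ with $\|w\|\le t$, then $\|y+w\|\le(1+t^{3/2})^{2/3}\le1+t^{1/2}\cdot t$, so $y$ is $\kappa$-flat for every $\kappa$. In $\ell_1$ the same vectors satisfy $\|y+w\|=1+\|w\|$.

\begin{proposition}\label{prop:flat}
If for every $\kappa>0$ the $\kappa$-flat points are dense in $Y$, then the norm of $Y$ is Fr\'echet differentiable at every point of a dense $G_\delta$ subset of $Y$.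
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:slices} and Baire's theorem, $\bigcap_nG_{1/n}$ is the required set as soon as each $G_\varepsilon$ is dense. Fix $\varepsilon>0$ and $\kappa<\varepsilon/16$. Let $y$ be $\kappa$-flat, with $V$ and $t$ as in the definition, and let $r>0$. We find $y'\in G_\varepsilon$ with $\|y'-y\|<r$.

\emph{Flatness makes the slice small on $V$.} Put $\tau=\kappa t$. If $f\in\operatorname{Sl}(y,\tau)$, $w\in V$ and $\|w\|\le t$, then $f(w)=f(y+w)-f(y)\le(\|y\|+\kappa t)-(\|y\|-\tau)=2\kappa t$. The same holds for $-w$, so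
\begin{equation}\label{eq:onV}
\|f|_V\|\le2\kappa\qquad\text{for all }f\in\operatorname{Sl}(y,\tau).
\end{equation}

\emph{Finitely many vectors control the rest.} By \eqref{eq:onV} the slice lies near the annihilator $V^\perp=\{z\in Y^*:z|_V=0\}$, whose dimension is the codimension of $V$ and so is finite. Let $z_1,\dots,z_q$ be a $\frac18$-net of the unit sphere of $V^\perp$ and choose $h_i\in B_Y$ with $z_i(h_i)\ge\frac34$. If $z\in V^\perp$, $\|z\|=1$ and $\|z-z_i\|\le\frac18$, then $z(h_i)\ge\frac58$. Hence
\begin{equation}\label{eq:net}
\|z\|\le2\max_i|z(h_i)|\qquad(z\in V^\perp).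
\end{equation}
(If $V^\perp=\{0\}$, no $h_i$ are needed.)

\emph{Moving to a good point.} Let $F=\operatorname{span}(y,h_1,\dots,h_q)$. Choose $y'\in F$ with $\|y'-y\|<\min(\tau/4,r)$ at which the norm of $F$ is differentiable. By Lemma~\ref{lem:slices}(b), applied in $F$, there is $\tau'\in(0,\tau/2]$ such that the slice of $B_{F^*}$ given by $y'$ and $\tau'$ has diameter at most $2\kappa$. Let $f,f'\in\operatorname{Sl}(y',\tau')$. Their restrictions to $F$ lie in that slice, so $|(f-f')(h_i)|\le2\kappa$ for all $i$. By Lemma~\ref{lem:slices}(a) they lie in $\operatorname{Sl}(y,\tau)$, so $\|(f-f')|_V\|\le4\kappa$ by \eqref{eq:onV}. Extend $(f-f')|_V$ to $g\in Y^*$ with $\|g\|\le4\kappa$ and put $z=f-f'-g\in V^\perp$. Then $|z(h_i)|\le6\kappa$, so $\|z\|\le12\kappa$ by \eqref{eq:net}, and $\|f-f'\|\le16\kappa$. Thus $\operatorname{diam}\operatorname{Sl}(y',\tau')\le16\kappa<\varepsilon$.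
\end{proof}

\section{The space}\label{sec:space}

Let $T=\bigcup_{r\ge0}\{0,1\}^r$ be the dyadic tree. A node $s\in\{0,1\}^r$ has \emph{level} $|s|=r$; the root $\emptyset$ has level $0$, and there are $2^r$ nodes of level $r$. For $\sigma\in\{0,1\}^{\mathbb N}$ let $\sigma|r$ be the node formed by the first $r$ coordinates of $\sigma$; the nodes $\sigma|r$, $r\ge0$, form the \emph{branch} of $\sigma$. A \emph{segment} is a finite nonempty set $\{s_a,s_{a+1},\dots,s_d\}\subset T$ with $|s_r|=r$ and $s_{r+1}$ extending $s_r$; its \emph{first node} is $s_a$. An \emph{interval} is a nonempty set of consecutive integers $\ge0$, finite or infinite; notations such as $(n,m]$ refer to such sets, and $I<J$ means $\max I<\min J$. A segment \emph{meets} an interval $I$ if it has a node with level in $I$.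

Let $c_{00}(T)$ be the space of finitely supported functions $x\colon T\to\mathbb R$, with unit vectors $e_s$. Put $S(x)=\sum_{s\in S}x(s)$ for a segment $S$, and let $Ix$ be the function equal to $x$ on the nodes with level in $I$ and $0$ elsewhere. Define
\[
b(x)=\sup_S|S(x)|,\qquad
p(x)=\sup\Big(\sum_jS_j(x)^2\Big)^{1/2},\qquad
N(x)=\sup\Big(\sum_jp(I_jx)^{3/2}\Big)^{2/3},
\]
where the suprema run over segments $S$, over finite families $(S_j)$ of pairwise disjoint segments, and over finite families of intervals $I_1<\dots<I_k$. Thus $p$ is the James tree norm, of $\ell_2$ type, and $N$ cuts the tree into horizontal bands, measures each band by $p$, and adds in $\ell_{3/2}$.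

The three quantities are finite because $x$ has finite support, and they are seminorms by Minkowski's inequality. One segment gives $b\le p$, the single interval $[0,\infty)$ gives $p\le N$, and the segment $\{s\}$ gives $b(x)\ge|x(s)|$; so all three are norms on $c_{00}(T)$. Also $N(e_s)=1$, since at most one interval of a family contains $|s|$ and at most one segment of a disjoint family contains $s$. Let $X$ be the completion of $(c_{00}(T),N)$. It is separable, since $T$ is countable.

\medskip\noindent\emph{Restriction to levels.} The part of a segment with levels in $I$ is empty or a segment, so $b(Ix)\le b(x)$ and $p(Ix)\le p(x)$. Since $I_jIx=II_jx$, the second inequality gives $N(Ix)\le N(x)$. Therefore $b$ and $p$ extend to continuous seminorms on $X$, the maps $x\mapsto Ix$ extend to linear contractions of $X$, and all these inequalities, as well as $b\le p\le N$, hold on $X$ by density. Let $P_n$ be the restriction to $[0,n]$ and $Q_n=\mathrm{Id}-P_n$ the restriction to $(n,\infty)$. We use three facts.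
\begin{enumerate}
\item[(R1)] The range of $P_n$ is the finite-dimensional space of vectors of $c_{00}(T)$ supported on levels $\le n$ (this space is closed in $X$). So $Y\cap\ker P_n$ is closed and of finite codimension in $Y$ for every subspace $Y$.
\item[(R2)] $Q_nx\to0$ for all $x\in X$, because $\|Q_n\|\le1$ and $Q_nx=0$ eventually for $x\in c_{00}(T)$.
\item[(R3)] If $P_nx=0$ and $m>n$, then $P_mx\in c_{00}(T)$ is supported on levels in $(n,m]$, because $P_nP_m=P_n$.
\end{enumerate}

\begin{lemma}[lower $\ell_{3/2}$-estimate]\label{lem:lower}
If $x_1,\dots,x_k\in c_{00}(T)$ are supported on levels in intervals $L_1<\dots<L_k$, then $N(\sum_ix_i)^{3/2}\ge\sum_iN(x_i)^{3/2}$.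
\end{lemma}

\begin{proof}
Let $x=\sum_ix_i$ and take a family of intervals $(I^i_j)_j$ for each $i$. The nonempty sets $I^i_j\cap L_i$, ordered by $i$ and then by $j$, form one admissible family, $(I^i_j\cap L_i)x=I^i_jx_i$, and $I_j^ix_i=0$ when $I^i_j\cap L_i=\emptyset$. So $N(x)^{3/2}\ge\sum_i\sum_jp(I^i_jx_i)^{3/2}$. Take suprema.
\end{proof}

\begin{lemma}\label{lem:dual}
$X^*$ is nonseparable.
\end{lemma}

\begin{proof}
For $\sigma\in\{0,1\}^{\mathbb N}$ and $x\in c_{00}(T)$ put $\sigma^*(x)=\sum_{r\ge0}x(\sigma|r)$. This equals $S(x)$ for a long initial segment $S$ of the branch, so $|\sigma^*(x)|\le b(x)\le N(x)$ and $\sigma^*$ extends to an element of $B_{X^*}$. If $\sigma\ne\tau$, choose $r$ with $s=\sigma|r\neq\tau|r$. Then $(\sigma^*-\tau^*)(e_s)=1=N(e_s)$, so $\|\sigma^*-\tau^*\|\ge1$. There are uncountably many $\sigma$.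
\end{proof}

The following vectors separate the three norms.

\begin{example}\label{ex:alt}
Fix $\sigma$ and let $a_k=\sum_{r=1}^k(-1)^re_{\sigma|r}$. A segment intersects the branch of $\sigma$ in consecutive nodes, so $S(a_k)\in\{-1,0,1\}$ and $b(a_k)=1$. At most $k$ disjoint segments intersect the support, and the singletons give $p(a_k)=\sqrt k$. Likewise $p(Ia_k)=\sqrt{\ell}$ with $\ell=|I\cap[1,k]|$. Since $\ell^{3/4}\le\ell$ for integers $\ell\ge0$, every family of intervals gives a sum at most $k$, and one-point intervals give $k$. So $N(a_k)=k^{2/3}$ and $p(a_k)/N(a_k)=k^{-1/6}$.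
\end{example}

\section{Flattening the norm by a perturbation with small \texorpdfstring{$p$}{p}-norm}\label{sec:flat}

The branch functionals, which make $X^*$ nonseparable, work against flatness: if $\sigma^*(y)=N(y)$, then $N(y+te_{\sigma|r})\ge N(y)+t$ for every $r$ and $t>0$. The remedy is to perturb $y$ so that long segments no longer come close to computing its norm. We use two elementary inequalities, for $B,h,c\ge0$ and $R>0$:
\begin{equation}\label{eq:calc}
(B+h)^{3/2}-B^{3/2}\le\tfrac32(B+h)^{1/2}h,\qquad (R^{3/2}+c)^{2/3}\le R+\tfrac23R^{-1/2}c.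
\end{equation}
The first is the mean value theorem; the second is the concavity of $r\mapsto r^{2/3}$.

\begin{example}\label{ex:root}
Start from the root vector $e_\emptyset$. The segment from $\emptyset$ to $s$ gives $N(e_\emptyset+te_s)\ge1+t$ for every node $s$, however deep. Fix $\delta\in(0,1)$ and perturb along a branch $\sigma$:
\[
y=e_\emptyset+v,\qquad v=ca_k,\qquad c=\delta k^{-2/3},\qquad N(v)=\delta,\qquad t:=p(v)=\delta k^{-1/6}.
\]
Lemma~\ref{lem:lower} gives $N(y)^{3/2}\ge1+\delta^{3/2}$. Take $k$ so large that $(1+2t)^{3/2}\le1+\delta^{3/2}$, let $|s|>k$, and consider $\sum_jp(I_j(y+te_s))^{3/2}$ for a family of intervals. If no interval contains $|s|$, the sum is at most $N(y)^{3/2}$. Otherwise let $I$ contain $|s|$.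

If $0\in I$, then $I$ contains all levels of the support, and the sum is $p(y+te_s)^{3/2}\le(1+2t)^{3/2}\le N(y)^{3/2}$. To join the root to $s$, the family had to measure $v$ by $p$ instead of $N$; it lost about $\delta^{3/2}$ in order to gain about $t$.

If $0\notin I$, then $B=p(Iy)=p(Iv)\le t$, and replacing $y$ by $y+te_s$ raises the sum by at most $(B+t)^{3/2}-B^{3/2}\le\frac32\sqrt2\,t^{3/2}\le3t^{3/2}$.

So $N(y+te_s)^{3/2}\le N(y)^{3/2}+3t^{3/2}$, and $N(y+te_s)\le N(y)+2t^{1/2}\cdot t$ by \eqref{eq:calc}, since $N(y)\ge1$. The rate of growth has dropped from $1$ to $2t^{1/2}$, which tends to $0$ as $k\to\infty$.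

For $p$ itself this perturbation achieves nothing. We have $p(y)^2=1+kc^2$, because a segment through the root has value $1$ or $1-c$ and at most $k$ others have nonzero value, namely $\pm c$. If $s$ does not extend $\sigma|1$, the segment from $\emptyset$ to $s$ is disjoint from the support of $v$, so $p(y+\lambda e_s)^2\ge(1+\lambda)^2+kc^2\ge p(y)^2+2\lambda$ for all $\lambda>0$. In $p$ a long segment can pass beside $v$ at no cost. The intervals of levels in $N$ are there to forbid this.
\end{example}

The same dichotomy handles an arbitrary top part $x$ and an arbitrary deep direction $w$.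

\begin{lemma}\label{lem:core}
Let $n<m$ and $0<\theta\le\frac12$. Let $x,u,w\in c_{00}(T)$ be supported on levels in $[0,n]$, $(n,m]$ and $(m,\infty)$ respectively, and suppose that
\[
\tfrac12\le N(x)\le1,\qquad p(u)\le\theta,\qquad N(u)^{3/2}\ge6\theta,\qquad N(w)\le\theta .
\]
Then $N(x+u+w)\le N(x+u)+4\theta^{3/2}$.
\end{lemma}

\begin{proof}
Put $z=x+u$ and $R=N(z)$. By Lemma~\ref{lem:lower},
\begin{equation}\label{eq:reserve}
R^{3/2}\ge N(x)^{3/2}+6\theta,\qquad R\ge\tfrac12 .
\end{equation}
Let $I_1<\dots<I_k$ be intervals and $\Sigma=\sum_jp(I_j(z+w))^{3/2}$. We show that $\Sigma\le R^{3/2}+4\theta^{3/2}$. The intervals inside $(m,\infty)$ see only $w$ and contribute at most $N(w)^{3/2}\le\theta^{3/2}$. The intervals inside $[0,m]$ see only $z$; call their contribution $A$. Any other interval contains $m$ and $m+1$, so there is at most one. If there is none, $\Sigma\le R^{3/2}+\theta^{3/2}$. Otherwise call it $I$; the intervals inside $[0,m]$ precede $I$.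

\emph{Case 1: $I\cap[0,n]=\emptyset$.} Then $B=p(Iz)=p(Iu)\le\theta$, $A+B^{3/2}\le R^{3/2}$, and $p(I(z+w))\le B+\theta$. By \eqref{eq:calc}, $(B+\theta)^{3/2}\le B^{3/2}+\frac32(2\theta)^{1/2}\theta\le B^{3/2}+3\theta^{3/2}$. So $\Sigma\le R^{3/2}+4\theta^{3/2}$.

\emph{Case 2: $I\cap[0,n]\ne\emptyset$.} The intervals that precede $I$ lie in $[0,n]$, where $z$ coincides with $x$. With $B_0=p(Ix)\le1$ we therefore have $A+B_0^{3/2}\le N(x)^{3/2}$, and $p(I(z+w))\le B_0+p(u)+p(w)\le B_0+2\theta\le2$. By \eqref{eq:calc} and \eqref{eq:reserve},
\[
\Sigma\le A+B_0^{3/2}+\tfrac32\sqrt2\cdot2\theta+\theta^{3/2}\le N(x)^{3/2}+(3\sqrt2+1)\theta\le N(x)^{3/2}+6\theta\le R^{3/2}.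
\]

Taking the supremum over families and using \eqref{eq:calc} with $R\ge\frac12$, we get $N(z+w)\le R+\frac23\sqrt2\cdot4\theta^{3/2}\le R+4\theta^{3/2}$.
\end{proof}

The bound on $p(u)$ is used in both cases. The lower bound on $N(u)$ is used only in Case 2, where it pays for the growth, linear in $\theta$, along an interval that joins $x$ to $w$; with $u=0$ the conclusion fails for $x=e_\emptyset$, $w=\theta e_s$ and small $\theta$.

\section{Vectors with small \texorpdfstring{$p$}{p}-norm in every infinite-dimensional subspace}\label{sec:small}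

To use Lemma~\ref{lem:core} inside a subspace $Y$ we need vectors of $Y$ on which $p$ is small compared with $N$. A sum of $k$ normalized vectors on successive bands of levels has $N$-norm at least of order $k^{2/3}$. If segments could not pass from one band to the next, its $p$-norm would be at most $k^{1/2}$. The segments that do pass are the difficulty, and we remove it in two steps: first we make $b$ small, then we use vectors whose $b$-norm is so small that all passing segments together collect almost nothing.

\medskip\noindent\emph{Blocks.} Let $Y$ be an infinite-dimensional subspace of $X$. Put $n_0=0$. Given $n_{i-1}$, take any $y_i\in Y\cap\ker P_{n_{i-1}}$ with $N(y_i)=1$, which exists by (R1), and then by (R2) choose $n_i>n_{i-1}$ with $N(Q_{n_i}y_i)\le2^{-i-1}$. Put $u_i=P_{n_i}y_i$, supported on levels in $L_i=(n_{i-1},n_i]$ by (R3). Then $\frac12\le N(u_i)\le1$, so $b(u_i)\le p(u_i)\le1$, and $\sum_iN(y_i-u_i)\le\frac12$. For a finite set $J$ of indices and signs $\epsilon_i=\pm1$, Lemma~\ref{lem:lower} gives $N(\sum_J\epsilon_iu_i)\ge\frac12|J|^{2/3}$. Since $b\le p\le N$,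
\begin{equation}\label{eq:blocks}
N\Big(\sum_{i\in J}\epsilon_iy_i\Big)\ge\tfrac12|J|^{2/3}-\tfrac12,\qquad
\nu\Big(\sum_{i\in J}\epsilon_iy_i\Big)\le\nu\Big(\sum_{i\in J}\epsilon_iu_i\Big)+\tfrac12\quad(\nu=b\text{ or }p).
\end{equation}

\begin{lemma}\label{lem:b}
If $Y\subset X$ is an infinite-dimensional subspace and $\eta>0$, there is $y\in Y$ with $N(y)=1$ and $b(y)\le\eta$.
\end{lemma}

In Example~\ref{ex:alt} alternating signs keep $b$ bounded because all blocks lie on one branch and have the same sum along it. In general the blocks are spread over the tree. But $p(u_i)\le1$ allows only boundedly many nodes through which a segment can enter the band $L_i$ and collect a substantial amount, and along a subsequence these nodes line up on finitely many branches.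

\begin{proof}
Take blocks as above, write $L_i=[\ell_i,n_i]$, and fix $k\in\mathbb N$. Let $A_i$ be the set of nodes $s$ of level $\ell_i$ that are the first node of some segment $S$ with levels in $L_i$ and $|S(u_i)|\ge1/k$. Segments that start at different nodes of the same level are disjoint, so $|A_i|k^{-2}\le p(u_i)^2\le1$.

\emph{Choice of $2k$ blocks.} Pass to an infinite set of indices on which $|A_i|=K$ is constant, and write $A_i=\{s^1_i,\dots,s^K_i\}$. Extend each $s^l_i$ by zeros to a point of the compact space $\{0,1\}^{\mathbb N}$ and pass to an infinite subset along which these points converge to some $\sigma^l$, for each $l$. The numbers $(\sigma^l)^*(u_i)$ lie in $[-1,1]$, so on a further infinite subset $M$ any two of them with the same $l$ differ by at most $1/k$. For each $r$, all large $i\in M$ have $s^l_i$ extending $\sigma^l|r$ for every $l$. So we can choose $i_1<\dots<i_{2k}$ in $M$ one after another such that $s^l_{i_j}$ extends $\sigma^l|n_{i_{j-1}}$ for all $l$ and $j\ge2$. Relabel the objects with index $i_j$ by $j$. Then $L_1<\dots<L_{2k}$, $L_j=[\ell_j,n_j]$, and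
\begin{enumerate}
\item[(a)] $s^l_j$ extends $\sigma^l|n_{j-1}$ for all $l$ and $2\le j\le2k$;
\item[(b)] $|(\sigma^l)^*(u_i)-(\sigma^l)^*(u_j)|\le1/k$ for all $l$ and $i,j\le 2k$.
\end{enumerate}
If $K=0$, both conditions are void.

\emph{The estimate $b(x)\le6$ for $x=\sum_{j=1}^{2k}(-1)^ju_j$.} Let $S$ be a segment. Its levels form an interval, so the indices $j$ for which $S$ meets $L_j$ form a set $[\alpha,\beta]$ of consecutive integers, or the empty set, in which case $S(x)=0$. Let $\gamma$ be the largest $j\in(\alpha,\beta]$ with $|S(u_j)|\ge1/k$, and $\gamma=\alpha$ if there is none. We bound $S(x)=\sum_{j=\alpha}^\beta(-1)^jS(u_j)$ in three groups.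

The terms with $j>\gamma$ are each smaller than $1/k$ in absolute value and number at most $2k$; they contribute at most $2$. The terms $j=\alpha$ and $j=\gamma$ contribute at most $1$ each.

There remain the terms with $\alpha<j<\gamma$. Suppose $\alpha<\gamma$. Since $S$ has a level $\le n_\alpha<\ell_\gamma$ and a level $\ge\ell_\gamma$, it has a node $s$ of level $\ell_\gamma$. The part of $S$ with levels in $L_\gamma$ is a segment with first node $s$, and its value at $u_\gamma$ is $S(u_\gamma)$. So $s\in A_\gamma$, say $s=s^l_\gamma$. The nodes of $S$ of level $\le n_{\gamma-1}$ are extended by $s$, so by (a) they lie on the branch of $\sigma^l$. For $\alpha<j<\gamma$ the segment $S$ has a node at every level of $L_j$, hence $S(u_j)=(\sigma^l)^*(u_j)$. Group these terms in consecutive pairs, with at most one left over. There are at most $k$ pairs, each contributes at most $1/k$ by (b), and the last term contributes at most $1$; the total is at most $2$.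

Altogether $|S(x)|\le6$. By \eqref{eq:blocks}, the vector $y'=\sum_{j=1}^{2k}(-1)^jy_j\in Y$ has $b(y')\le\frac{13}2$ and $N(y')\ge\frac12(2k)^{2/3}-\frac12$. For large $k$ take $y=y'/N(y')$.
\end{proof}

\begin{lemma}\label{lem:p}
If $Y\subset X$ is an infinite-dimensional subspace and $\eta>0$, there is $v\in Y\setminus\{0\}$ with $p(v)\le\eta N(v)$.
\end{lemma}

\begin{proof}
At most $2^{n}$ disjoint segments can cross level $n$. So in the construction of blocks we choose $y_i$ by Lemma~\ref{lem:b}, applied to $Y\cap\ker P_{n_{i-1}}$, with $b(y_i)\le2^{-n_{i-1}-i}$. Then also $b(u_i)\le2^{-n_{i-1}-i}$. Let $x=\sum_{i\le k}u_i$.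

Let $(S_j)$ be a finite family of disjoint segments; discard those that meet none of $L_1,\dots,L_k$, since they vanish on $x$. Let $i(j)$ be the least $i$ such that $S_j$ meets $L_i$. Then
\[
S_j(x)=S_j(u_{i(j)})+\sum_{i(j)<i\le k}S_j(u_i).
\]
Grouping the indices $j$ by the value of $i(j)$ gives $\sum_jS_j(u_{i(j)})^2\le\sum_{i\le k}p(u_i)^2\le k$. Fix $i\le k$ and consider the $j$ with $i(j)<i$ and $S_j(u_i)\ne0$. Such an $S_j$ has a level $\le n_{i(j)}\le n_{i-1}$ and a level $>n_{i-1}$, so it contains a node of level $n_{i-1}$; by disjointness there are at most $2^{n_{i-1}}$ such $j$. Hence the vector $(S_j(u_i))_{j:\,i(j)<i}$ has $\ell_1$-norm, and so $\ell_2$-norm, at most $2^{n_{i-1}}b(u_i)\le2^{-i}$. The triangle inequality in $\ell_2$ gives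
\[
\Big(\sum_jS_j(x)^2\Big)^{1/2}\le\sqrt k+\sum_{i\le k}2^{-i}\le\sqrt k+1 .
\]
So $p(x)\le\sqrt k+1$. By \eqref{eq:blocks}, $v=\sum_{i\le k}y_i\in Y$ has $p(v)\le\sqrt k+\frac32$ and $N(v)\ge\frac12k^{2/3}-\frac12$. Since $\frac23>\frac12$, a large $k$ works.
\end{proof}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:proof}

The space $X$ is separable, and $X^*$ is nonseparable by Lemma~\ref{lem:dual}. Let $Y$ be a subspace and $\kappa>0$. By Proposition~\ref{prop:flat} it suffices to show that the $\kappa$-flat points of $(Y,N|_Y)$ are dense in $Y$. If $\dim Y<\infty$, all nonzero points are $\kappa$-flat. Let $\dim Y=\infty$. Since the $\kappa$-flat points are invariant under positive scalars, it is enough to take $y_0\in Y$ with $N(y_0)=1$ and $\delta\in(0,1)$, and to find a $\kappa$-flat point at distance $\delta$ from $y_0$.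

Choose $\theta>0$ with $\theta\le\delta^2/36$ and $8\theta^{1/2}\le\kappa$; then $\theta^{3/2}\le\theta\le\min(\frac12,\frac\delta2)$. By (R2) choose $n$ with $N(Q_ny_0)\le\theta^{3/2}$. By Lemma~\ref{lem:p}, applied to $Y\cap\ker P_n$ with $\eta=\theta/\delta$, choose $v\in Y$ with $P_nv=0$, $N(v)=\delta$ and $p(v)\le\theta$. Choose $m>n$ with $N(Q_mv)\le\theta^{3/2}$. Put
\[
y_1=y_0+v\in Y,\qquad x=P_ny_0,\qquad u=P_mv .
\]
Then $N(y_1-y_0)=\delta$, $N(y_1)\ge1-\delta>0$, and $y_1-(x+u)=Q_ny_0+Q_mv$ has norm at most $2\theta^{3/2}$.

The vectors $x$ and $u$ satisfy the hypotheses of Lemma~\ref{lem:core}. They are supported on levels in $[0,n]$ and $(n,m]$ by (R1) and (R3). We have $\frac12\le1-\theta^{3/2}\le N(x)\le1$ and $p(u)\le p(v)\le\theta$. Finally $N(u)\ge\delta-\theta^{3/2}\ge\delta/2$, so $N(u)^{3/2}\ge(\delta/2)^{3/2}\ge(\delta/2)^2\ge\delta^2/6\ge6\theta$.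

Let $w\in\ker P_m$ with $N(w)\le\theta$. Take $w_i\in c_{00}(T)$ with $w_i\to w$. Then $Q_mw_i\to Q_mw=w$ and $\lambda_i=\theta/\max(\theta,N(Q_mw_i))\to1$, so the vectors $\lambda_iQ_mw_i\in c_{00}(T)$ are supported on levels $>m$, have norm at most $\theta$, and converge to $w$. Lemma~\ref{lem:core} applies to them, and in the limit $N(x+u+w)\le N(x+u)+4\theta^{3/2}$. Replacing $x+u$ by $y_1$ costs at most $2\theta^{3/2}$ on each side:
\[
N(y_1+w)\le N(y_1)+8\theta^{3/2}\le N(y_1)+\kappa\theta .
\]
So $y_1$ is $\kappa$-flat in $Y$, with $t=\theta$ and $V=Y\cap\ker P_m$, which has finite codimension in $Y$ by (R1). This proves Theorem~\ref{thm:main}, and the question of Section~\ref{sec:intro} has a negative answer. \hfill$\square$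

\begin{remark}[the exponent]\label{rem:exponent}
Let $N_q$ be defined as $N$, with $q\ge1$ in place of $3/2$. Lemma~\ref{lem:p} uses $3/2<2$. For $q\ge2$ it is false: disjoint segments for $I_jx$ may be taken with levels in $I_j$, so $\sum_jp(I_jx)^2\le p(x)^2$ and $N_q=p$. Flatness uses $3/2>1$, through $\theta^{3/2}=o(\theta)$. For $q=1$ the proof of Lemma~\ref{lem:lower} and the triangle inequality give $N_1(P_nx\pm te_s)=N_1(P_nx)+t$ for $|s|>n$, so $N_1(x\pm te_s)\ge N_1(x)+t-2N_1(Q_nx)$. Letting $n\to\infty$ with $t$ fixed contradicts \eqref{eq:sym}, so $N_1$ is nowhere Fr\'echet differentiable on the completion.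
\end{remark}

\section{Proof of Theorem~\ref{thm:renorm}}\label{sec:renorm}

By Lemma~\ref{lem:slices}(b), a norm is nowhere Fr\'echet differentiable if its dual ball has no slices of small diameter. We therefore cut small slices off the dual ball until none is left. Separability of $X$ ensures that only countably many slices are needed; nonseparability of $X^*$ ensures that most of the ball survives.

Let $W=B_{X^*}$ with the weak$^*$ topology. It is compact, and metrizable because $X$ is separable; so it has a countable base, and every open cover of a subset of $W$ has a countable subcover. A \emph{slice} of a set $C\subset W$ is a set $\{f\in C:f(x)>c\}$ with $x\in X$, $c\in\mathbb R$; it is relatively open in $C$. Put $\rho=\varepsilon/3$ and call a slice \emph{small} if it is nonempty and its diameter in the dual norm of $\|\cdot\|$ is at most $\rho$.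

\medskip\noindent\emph{Removing slices.} Define $W_\alpha$ for countable ordinals $\alpha$: $W_0=W$, $W_{\alpha+1}$ is $W_\alpha$ minus the union of its small slices, and $W_\lambda=\bigcap_{\alpha<\lambda}W_\alpha$ for limit $\lambda$. Each $W_\alpha$ is weak$^*$ compact, convex and symmetric. Indeed, $W_{\alpha+1}$ is the intersection of $W_\alpha$ with closed half-spaces $\{f:f(x)\le c\}$, and if $W_\alpha$ is symmetric, the slice given by $(-x,c)$ is the negative of the slice given by $(x,c)$; the three properties pass to intersections.

If $W_{\alpha+1}\ne W_\alpha$, some basic open set $U_\alpha$ meets $W_\alpha$ but not $W_{\alpha+1}$. For $\alpha<\beta$ the set $U_\beta$ meets $W_\beta\subset W_{\alpha+1}$, so $U_\beta\ne U_\alpha$. As the base is countable, there is a countable $\alpha_0$ with $W_{\alpha_0+1}=W_{\alpha_0}$. Put $K=W_{\alpha_0}$. Then $K$ has no small slice.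

\medskip\noindent\emph{What was removed lies near a separable subspace.} If $f\in W\setminus K$, the least $\beta$ with $f\notin W_\beta$ is neither $0$ nor a limit, so $W\setminus K=\bigcup_{\alpha<\alpha_0}(W_\alpha\setminus W_{\alpha+1})$. Each $W_\alpha\setminus W_{\alpha+1}$ is covered by countably many small slices of $W_\alpha$. Choose one point in each of these countably many slices, and let $Z$ be the norm-closed linear span of the chosen points. Then $Z$ is separable and
\begin{equation}\label{eq:nearZ}
d(f,Z)\le\rho\qquad\text{for all }f\in W\setminus K .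
\end{equation}
Since $X^*$ is not separable, $Z\ne X^*$. Riesz's lemma (a proper closed subspace of a normed space is at distance greater than any given $c<1$ from some unit vector) gives $g\in W$ with $d(g,Z)>\frac56$.

\medskip\noindent\emph{The inclusion $(1-\varepsilon)W\subset K$.} Suppose that $f\in(1-\varepsilon)W$ and $f\notin K$. Then $f\pm\varepsilon g\in W$, and by \eqref{eq:nearZ}
\[
d(f\pm\varepsilon g,Z)\ge\varepsilon\,d(g,Z)-d(f,Z)>\tfrac{5\varepsilon}6-\tfrac\varepsilon3=\tfrac\varepsilon2>\rho .
\]
By \eqref{eq:nearZ} again, $f\pm\varepsilon g\in K$, and by convexity their midpoint $f$ is in $K$, a contradiction.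

\medskip\noindent\emph{The norm.} Put $|x|=\sup_{f\in K}f(x)$. This is a seminorm because $K$ is symmetric, and $(1-\varepsilon)W\subset K\subset W$ gives $(1-\varepsilon)\|x\|\le|x|\le\|x\|$. By the bipolar theorem, a functional $f$ outside the weak$^*$ closed convex set $K$ satisfies $f(x)>\sup_{h\in K}h(x)=|x|$ for some $x\in X$; so $K$ is the dual unit ball of $|\cdot|$. The slices $\{f\in K:f(x)>|x|-\tau\}$ of Lemma~\ref{lem:slices} for the norm $|\cdot|$ are nonempty slices of $K$, so their diameter in the dual norm of $\|\cdot\|$ exceeds $\rho$. As $|\cdot|\le\|\cdot\|$, the dual norm of $|\cdot|$ is the larger one, and the diameter in it exceeds $\rho$ as well. Thus $G_\rho=\emptyset$ for $|\cdot|$, and Lemma~\ref{lem:slices}(b) shows that $|\cdot|$ has no point of Fr\'echet differentiability.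

\medskip\noindent\emph{The equivalence.} If $X^*$ is separable, every equivalent norm has a differentiability point on every subspace, as shown in Section~\ref{sec:intro}. If $X^*$ is not separable, the norm $|\cdot|$ has none on the subspace $Y=X$. The space of Theorem~\ref{thm:main} shows that one norm with differentiability points on every subspace does not force $X^*$ to be separable. \hfill$\square$

\begin{thebibliography}{9}
\bibitem{Asplund} Asplund, \emph{Acta Math.} \textbf{121} (1968), 31--47.
\end{thebibliography}
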